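# Pogorelov's weight in the complex Monge–Ampère equation: a counterexample and a weaker interior bound

## Theorems A and B: no bound $C/|u|$, but some bound in terms of $|u|$

Throughout, $u$ solves
$$\det u_{z_j\bar z_k}=f \ \text{ in } \Omega\subset\mathbb C^n,\qquad u=0\ \text{ on }\partial\Omega, \tag{1}$$
under the following standing hypotheses: $n\ge 2$; $\Omega$ is a bounded pseudo-convex domain; $f\in C^2(\Omega)\cap C(\overline\Omega)$ and $f>0$ in $\Omega$; $u\in C^4(\Omega)\cap C^2(\overline\Omega)$ is real-valued and plurisubharmonic (psh), that is, $\sum_{j,k} u_{z_j\bar z_k}\xi_j\bar\xi_k\ge0$ for all $\xi\in\mathbb C^n$. Here $u_{z_j}=\frac12(u_{x_j}-\sqrt{-1}u_{y_j})$, $u_{\bar z_j}=\frac12(u_{x_j}+\sqrt{-1}u_{y_j})$, $Du$ is the real gradient, and $|(u_{z_j\bar z_k})|$ is the largest eigenvalue of the complex Hessian. The proposed estimate is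
$$|u(z)|\,|(u_{z_j\bar z_k}(z))|\le C\big(n,\sup_\Omega|Du|,\|\log f\|_{C^{1,1}(\Omega)}\big)\qquad\text{for all } z\in\Omega, \tag{2}$$
for every $\Omega,f,u$ as above with $\|\log f\|_{C^{1,1}(\Omega)}<\infty$, where $C$ depends on $\Omega,f,u$ only through the three listed quantities.

**Answer.** For no $n\ge2$ is there a constant $C$ as in (2). The estimate fails even for smooth, strictly pseudoconvex, convex $\Omega$, for $f\equiv\frac14$, for $u\in C^\infty(\overline\Omega)$, and with $\sup_\Omega|Du|$ fixed equal to $1$.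

**Theorem A.** Let $n\ge 2$. For $0<\delta\le\frac14$ write points of $\mathbb C^n$ as $(z,w)$ with $z\in\mathbb C$, $w\in\mathbb C^{n-1}$, and put
$$\rho_\delta=\sqrt{|z|^2+\delta^2}+|w|^2-1,\qquad \Omega_\delta=\{\rho_\delta<0\}.$$
Let $u_\delta$ be the psh solution of $\det(u_\delta)_{j\bar k}=\frac14$ in $\Omega_\delta$, $u_\delta=0$ on $\partial\Omega_\delta$. Then $u_\delta\in C^\infty(\overline\Omega_\delta)$, $G_\delta:=\sup|Du_\delta|\le\sqrt5$, and
$$\sup_{\Omega_\delta}|u_\delta|\,|((u_\delta)_{j\bar k})|\to\infty\qquad(\delta\to0).$$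

**Theorem B.** Under the standing hypotheses, with $G=\sup_\Omega|Du|$ and $N=\|\log f\|_{C^{1,1}(\Omega)}<\infty$, there is a function $\Phi_{n,G,N}:(0,\infty)\to(0,\infty)$, depending only on $n,G,N$, with
$$|(u_{z_j\bar z_k}(x))|\le\Phi_{n,G,N}(|u(x)|)\qquad\text{for all }x\in\Omega.$$

The model for (2) is Pogorelov's estimate in the real case. Let $\Omega\subset\mathbb R^n$ be bounded and convex, $f\in C^2(\Omega)$, $f>0$, and let $u\in C^4(\Omega)\cap C^2(\overline\Omega)$ be a convex solution of $\det D^2u=f$ with $u=0$ on $\partial\Omega$. Then $|u|\,|D^2u|\le C(n,\sup|Du|,\|\log f\|_{C^{1,1}})$. The question is whether the same weight $|u|$ works in the complex case. Theorem A says that it does not. Theorem B says that only the weight fails: at a point where $|u|$ is bounded below, the complex Hessian is bounded by the right data. By Theorem A, $\Phi_{n,G,N}(t)=C(n,G,N)/t$ is in general impossible. The optimal $\Phi$ is not determined here.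

**Theorem A implies the Answer.** We have $G_\delta>0$, since $u_\delta$ is not constant. Put $u_\delta'(\cdot)=G_\delta^{-2}u_\delta(G_\delta\,\cdot)$ on $G_\delta^{-1}\Omega_\delta$. The complex Hessian of $u'_\delta$ is that of $u_\delta$ at the corresponding point, so $u'_\delta$ is smooth and psh, vanishes on the boundary, and $\det(u'_\delta)_{j\bar k}=\frac14$. Its gradient is $G_\delta^{-1}Du_\delta$, so $\sup|Du'_\delta|=1$. The product $|u'_\delta|\,|((u'_\delta)_{j\bar k})|$ is $G_\delta^{-2}\ge\frac15$ times the product for $u_\delta$. So $n$, $\sup|Du|=1$ and $f\equiv\frac14$ are all fixed while the left side of (2) is unbounded. No function $C$ of the three quantities, monotone or not, can work. That $\Omega_\delta$ is smooth, convex and strictly pseudoconvex is checked in Step A1.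

The two theorems together locate the blow-up. The proof of Theorem B bounds the Hessian on each set $\{|u|\ge T\}$, so $\Phi$ may be taken nonincreasing, and it also gives $|u|\le G^2e^{N/n}$. Hence along points with $|u'_\delta|\ge T>0$ the product stays bounded, and the blow-up in Theorem A must happen where $u'_\delta\to0$, at the boundary. The limit domain $\{|z|+|w|^2<1\}$ has a conical edge at $z=0$, $|w|=1$, and that is where we shall zoom in.

## Comparison of psh functions and logarithmic coordinates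

**Comparison principle.** Let $\phi,\psi$ be psh on a bounded domain, $C^2$ inside and continuous up to the boundary, with $\det\phi_{j\bar k}\ge\det\psi_{j\bar k}>0$ inside and $\phi\le\psi$ on the boundary. Then $\phi\le\psi$.

Indeed, integrating $\frac{d}{ds}\det(s\phi_{j\bar k}+(1-s)\psi_{j\bar k})$ over $s\in[0,1]$ gives
$$0\le\det\phi_{j\bar k}-\det\psi_{j\bar k}=a^{j\bar k}(\phi-\psi)_{j\bar k},$$
where $a$ is the integral over $s$ of the cofactor matrix of $s\phi_{j\bar k}+(1-s)\psi_{j\bar k}$. Both Hessians are positive definite (semidefinite with positive determinant), so $a$ is positive definite and continuous. On compact subdomains the operator $a^{j\bar k}\partial_j\partial_{\bar k}$ is uniformly elliptic without zeroth-order term, so the maximum principle bounds $\phi-\psi$ by its boundary values there. Exhausting the domain and using continuity up to the boundary gives $\phi-\psi\le0$.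

*Example.* If $\det\phi_{j\bar k}\ge\epsilon^n$ on the ball $B(x,R)$ and $\phi\le0$ on $\partial B(x,R)$, comparison with $\psi=\epsilon(|y-x|^2-R^2)$, whose determinant is $\epsilon^n$, gives $\phi(x)\le-\epsilon R^2$. A solution is forced to be deep in the middle of a ball.

**Logarithmic coordinates.** Suppose $u(z,w)$ is smooth, psh, and depends only on $|z|$ and $|w|$, where $z\in\mathbb C$, $w\in\mathbb C^{n-1}$. Write $u=U(a,b)$ with $a=\log|z|$, $b=\log|w|$. The function $(\zeta_1,\zeta_2)\mapsto u(e^{\zeta_1},e^{\zeta_2}e_1)$ is psh, being psh composed with a holomorphic map, and it does not depend on $\operatorname{Im}\zeta_i$. So its complex Hessian is $\frac14D^2U$, and $U$ is convex wherever its domain is convex. *Example:* $|z|+|w|^2$ becomes $e^a+e^{2b}$.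

At a point $(z,w)$ with $w=(w_1,0,\dots,0)$ and $z,w_1\ne0$, the chain rule multiplies the entries of the $(z,w_1)$-block by $e^{\zeta_j}\overline{e^{\zeta_k}}$, so that block has determinant $\det D^2U/(16|z|^2|w|^2)$. For $k\ge2$ we have $b_{w_k}=\bar w_k/(2|w|^2)=0$ there, $b_{w_k\bar w_k}=1/(2|w|^2)$, and $b_{w_k\bar w_i}=0$ for $i\ne k$. So the remaining $n-2$ directions are decoupled, each with diagonal entry $U_b/(2|w|^2)$. If $\det u_{j\bar k}=\frac14$, then
$$\det D^2U=4|z|^2|w|^2\Big(\frac{2|w|^2}{U_b}\Big)^{n-2}. \tag{3}$$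

## One complex dimension, ellipsoids, and the function $\rho_\delta$

*The case $n=1$* (outside the hypotheses, but instructive). Here $u_{z\bar z}=f\le e^N$. If $|u(x)|>0$, the distance from $x$ to $\partial\Omega$ is at least $|u(x)|/G$, and the ball example with $\epsilon=e^{-N}$ gives $|u(x)|\ge e^{-N}|u(x)|^2/G^2$, so $|u|\le G^2e^N$. Hence (2) holds with $C=G^2e^{2N}$.

*Ellipsoids.* Let $u=\sum\lambda_j|z_j|^2-1$, $\lambda_j>0$, on $\{u<0\}$, with $f=\prod\lambda_j$. On the ellipsoid $|Du|^2=4\sum\lambda_j^2|z_j|^2\le4\lambda_{\max}$, with equality at a boundary point on the axis of $\lambda_{\max}$. The product $|u|\,|(u_{j\bar k})|$ is largest at $0$, where it equals $\lambda_{\max}=G^2/4$. So however eccentric the ellipsoid, (2) holds with $C=G^2/4$.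

*The function $\rho_\delta$ itself.* With $t=|z|^2$, a function $\phi(t)$ has $\phi_{z\bar z}=\phi'+t\phi''$, so
$$\Big(\sqrt{t+\delta^2}\Big)_{z\bar z}=\frac1{2(t+\delta^2)^{1/2}}-\frac t{4(t+\delta^2)^{3/2}}=\frac{t+2\delta^2}{4(t+\delta^2)^{3/2}}. \tag{4}$$
At the origin $|\rho_\delta|\,(\rho_\delta)_{z\bar z}=(1-\delta)/(2\delta)\to\infty$. This is not a counterexample, since $\det(\rho_\delta)_{j\bar k}=\frac1{2\delta}$ there and $\|\log f\|$ blows up too. The determinant is large exactly where the Hessian is. In Theorem A we keep the domain, put $f\equiv\frac14$, and let the equation choose $u$.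

## The maximum of $\log u_{1\bar1}+\log|u|$ and the third derivatives it cannot absorb

The natural approach to (2) copies the real proof. Take $f$ constant, put $q=-u$, and maximize $\log\big(\sum u_{j\bar k}\xi_j\bar\xi_k\big)+\log q$ over points and unit vectors $\xi$. The maximum is attained because $q\to0$ at $\partial\Omega$ and the Hessian is bounded. Rotate so that at the maximum point the Hessian is diagonal and $\xi=e_1$. Then $Q=\log u_{1\bar1}+\log q$ has a local maximum there, so
$$\frac{u_{1\bar1j}}{u_{1\bar1}}=-\frac{q_j}q\qquad(j=1,\dots,n). \tag{5}$$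
Let $L=u^{j\bar k}\partial_j\partial_{\bar k}$. Differentiating $\log\det u_{j\bar k}=\text{const}$ in $z_1$ and then $\bar z_1$ gives, at this point, $Lu_{1\bar1}=\sum_{j,k}u^{j\bar j}u^{k\bar k}|u_{1j\bar k}|^2$, and $Lq=-n$. So $0\ge LQ$ reads
$$0\ge\frac1{u_{1\bar1}}\sum_{j,k}u^{j\bar j}u^{k\bar k}|u_{1j\bar k}|^2-\sum_ju^{j\bar j}\frac{|u_{1\bar1j}|^2}{u_{1\bar1}^2}-\frac nq-\sum_ju^{j\bar j}\frac{|q_j|^2}{q^2}. \tag{6}$$
The terms $k=1$ of the first sum cancel the second sum exactly. In the last sum, $j=1$ is harmless: it is at most $G^2/(4q^2u_{1\bar1})$. The terms $j\ge2$ are dangerous, since $u^{j\bar j}$ may be large. By (5) they equal $\sum_{j\ge2}u^{j\bar j}|u_{1\bar1j}|^2/u_{1\bar1}^2$.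

In the real case the corresponding first sum still contains the terms $j=1$, $k\ge2$, namely $\sum_{k\ge2}u^{kk}u_{11k}^2/u_{11}^2$: a spare copy of precisely the dangerous quantity. In the complex case the same terms are $\sum_{k\ge2}u^{k\bar k}|u_{11\bar k}|^2/u_{1\bar1}^2$. They contain $\partial_{\bar k}$ of $u_{11}$, while (5) controls $\partial_k$ of $u_{1\bar1}$, a different third derivative. The spare copy is missing, and the argument stops. Adding a multiple of $|\partial u|^2$ to $Q$ does not supply it, because $L|\partial u|^2=\sum_{j,k}u^{j\bar j}|u_{kj}|^2+\sum_ku_{k\bar k}$ contains no third derivatives. Theorem A shows that, with constants depending only on these data, no repair of the argument can prove (2).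

## The domains $\Omega_\delta$: gradient bound and strict monotonicity in $|w|$

We now prove Theorem A.

**Step A1: the solution exists and $|Du_\delta|\le\sqrt5$.** On $\overline\Omega_\delta$ we have $\sqrt{t+\delta^2}\le1$, so (4) is at least $\frac1{4\sqrt{t+\delta^2}}\ge\frac14$. The $w$-part of the Hessian of $\rho_\delta$ is the identity, so $\rho_\delta$ is smooth and strictly psh with $\det(\rho_\delta)_{j\bar k}\ge\frac14$. It is strictly convex, its only critical point is $0$, and $\rho_\delta(0)=\delta-1<0$. So $\Omega_\delta$ is bounded, convex, smooth and strictly pseudoconvex. By the theorem of Caffarelli–Kohn–Nirenberg–Spruck (CPAM 38 (1985), 209–252), $u=u_\delta$ exists, is unique and strictly psh, and lies in $C^\infty(\overline\Omega_\delta)$.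

By comparison $\rho_\delta\le u$, and by the maximum principle $u\le0$, with equality on $\partial\Omega_\delta$. Hence on $\partial\Omega_\delta$ the outward normal derivatives satisfy $0\le\partial_\nu u\le\partial_\nu\rho_\delta$, and as tangential derivatives vanish,
$$|Du|\le|D\rho_\delta|=\Big(\frac{|z|^2}{|z|^2+\delta^2}+4|w|^2\Big)^{1/2}\le\sqrt{1+4|w|^2}\le\sqrt5\quad\text{on }\partial\Omega_\delta.$$
For a constant real unit vector $e$, differentiating the equation gives $u^{j\bar k}(D_eu)_{j\bar k}=0$. By the maximum principle $|D_eu|\le\sqrt5$ everywhere. So $|Du|\le\sqrt5$ in $\Omega_\delta$.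

**Step A2: reduction to two real variables.** If $R\in\mathrm U(1)\times\mathrm U(n-1)$ then $u\circ R$ solves the same problem, so $u\circ R=u$ by uniqueness, and $u$ depends only on $|z|,|w|$. Write $u=U(a,b)$ as above. The domain $\{\sqrt{e^{2a}+\delta^2}+e^{2b}<1\}$ is convex, because $\sqrt{|z|^2+\delta^2}$ is psh and hence convex in $a$. So $U$ is convex, and (3) holds. For fixed $b$ the range of $a$ is a half-line unbounded to the left, on which $U$ is bounded; a convex function with a negative slope somewhere would tend to $+\infty$ on the left. So $U$ is nondecreasing in $a$, and likewise in $b$. For fixed $a$ the range of $b$ is $b<b_{\max}(a)=\frac12\log\big(1-\sqrt{e^{2a}+\delta^2}\big)\le0$.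

**Step A3: $u$ decays linearly at the edge, and $U_b$ is bounded below there.** The constants must not depend on $\delta$. The closed ball of radius $\frac18$ about $(0,\frac12e_1)$ lies in $\Omega_\delta$, because $\sqrt{\frac1{64}+\frac1{16}}+(\frac58)^2<1$. Comparing there with $4^{-1/n}(|z|^2+|w-\frac12e_1|^2-\frac1{64})$ gives
$$u(0,\tfrac12e_1)\le-c_1,\qquad c_1=4^{-1/n}/64.$$
Put $r_1=c_1/(2\sqrt5)<\frac18$. The gradient bound gives $U(a,\log\frac12)\le-\frac{c_1}2$ if $e^a\le r_1$. Fix such an $a$. Then $\log\frac12<b_{\max}(a)\le0$ and $U(a,b_{\max}(a))=0$. For $\log\frac12<b<b_{\max}(a)$, convexity in $b$ puts $U$ below its chord: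
$$U(a,b)\le\frac{b_{\max}-b}{b_{\max}-\log\frac12}\,U(a,\log\tfrac12)\le-c_3\,(b_{\max}(a)-b),\qquad c_3=\frac{c_1}{2\log2}. \tag{7}$$
The slope at $b$ is at least the slope of the chord to its left:
$$U_b(a,b)\ge\frac{U(a,b)-U(a,\log\frac12)}{b-\log\frac12}\ge c_2:=\frac{c_1}{4\log2}\qquad\text{if }U(a,b)\ge-\frac{c_1}4. \tag{8}$$

## Blow-up at the conical edge at scale $\sqrt\delta$

Suppose the conclusion of Theorem A fails. Then for some $C_0$ and some $\delta_j\to0$,
$$|u_\delta|\,|((u_\delta)_{j\bar k})|\le C_0\ \text{ in }\Omega_\delta,\qquad\delta=\delta_j. \tag{9}$$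

**Step A4: the rescaled functions and their limit.** We look at $|z|\sim s$ and at depth $\sim s$ below the edge, with $\delta\ll s\ll1$, so that the rounding of the cone becomes invisible. Take $s=s_j=\sqrt{\delta_j}$ and
$$V_j(\tau,x)=s^{-1}U(\tau+\log s,\,sx),\qquad\text{i.e. } |z|=se^\tau,\ |w|=e^{sx}.$$
Now $\sqrt{|z|^2+\delta^2}=s\sqrt{e^{2\tau}+s^2}$, so locally uniformly
$$s^{-1}b_{\max}(\tau+\log s)\to-\tfrac12e^\tau,\qquad s^{-1}\rho_\delta=\sqrt{e^{2\tau}+s^2}+\frac{e^{2sx}-1}s\to e^\tau+2x.$$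
Hence the domains of $V_j$ eventually contain each compact subset of the convex set
$$\mathcal D=\{(\tau,x)\in\mathbb R^2:e^\tau+2x<0\}.$$
Since $s^{-1}\rho_\delta\le V_j\le0$, the convex functions $V_j$ are locally bounded on $\mathcal D$, hence locally equi-Lipschitz. A subsequence converges locally uniformly on $\mathcal D$ to a convex function $V$, nondecreasing in $\tau$. For large $j$ (7) applies at a given point of $\mathcal D$, as $se^\tau\le r_1$ and $sx>\log\frac12$, and it reads $V_j\le-c_3(s^{-1}b_{\max}-x)$. In the limit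
$$e^\tau+2x\le V\le\tfrac{c_3}2(e^\tau+2x)<0\quad\text{in }\mathcal D. \tag{10}$$
So $V$ extends continuously by $0$ to $\partial\mathcal D$.

**Step A5: the limit $g$ at $\tau=-\infty$.** For $x<0$ let $g(x)=\lim_{\tau\to-\infty}V(\tau,x)$. The limit exists by monotonicity, $g$ is convex, and by (10) $2x\le g(x)\le c_3x$. As $|Du|\le\sqrt5$, for $\tau'<\tau$ we have $V_j(\tau,x)-V_j(\tau',x)\le s^{-1}\sqrt5\,se^\tau$. Letting $j\to\infty$ and $\tau'\to-\infty$,
$$0\le V(\tau,x)-g(x)\le\sqrt5\,e^\tau. \tag{11}$$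

**Step A6: what the assumed bound gives.** This is the only use of (9). Let $x\le-e^{\tau_0}$. Then $e^{\tau_0}+2x\le x<0$, so $(\tau_0,x)\in\mathcal D$ and $V(\tau_0,x)\le c_3x/2$. For large $j$, $V_j(\tau_0,x)\le c_3x/4$. As $u$ is nondecreasing in $|z|$, $|u|\ge sc_3|x|/4$ on the disc $\{|z|\le se^{\tau_0},\ w=e^{sx}e_1\}$, and (9) gives
$$u_{z\bar z}\le K:=\frac{4C_0}{sc_3|x|}\quad\text{on that disc.}$$
So $u-K|z|^2$ is superharmonic and radial in $z$ on the disc. For such a function $\varphi(\rho)$, $\rho=|z|$, one has $(\rho\varphi')'\le0$, hence $\rho\varphi'\le0$: it is nonincreasing in $|z|$. Thus $u(z,w)-u(0,w)\le K|z|^2$. For $\tau'<\tau_0$, monotonicity in $|z|$ gives $V_j(\tau_0,x)-V_j(\tau',x)\le s^{-1}Ks^2e^{2\tau_0}=4C_0e^{2\tau_0}/(c_3|x|)$. Letting $j\to\infty$, then $\tau'\to-\infty$,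
$$V(\tau_0,x)-g(x)\le\frac{4C_0e^{2\tau_0}}{c_3|x|}\qquad(x\le-e^{\tau_0}). \tag{12}$$
The right side tends to $0$ as $x\to-\infty$ with $\tau_0$ fixed; (11) does not give this.

**Step A7: the limit equation is degenerate.** We have $V_{\tau\tau}=s^{-1}U_{aa}$, $V_{\tau x}=U_{ab}$, $V_{xx}=sU_{bb}$ for $V=V_j$, so $\det D^2V_j=\det D^2U$. On a compact subset of $\mathcal D$ and for large $j$ we have $U=sV_j\ge-c_1/4$, $|z|\le r_1$ and $b>\log\frac12$. By (3), (8) and $|w|\le1$,
$$0\le\det D^2V_j\le4s^2e^{2\tau}\Big(\frac2{c_2}\Big)^{n-2}\to0\quad\text{uniformly on compact subsets of }\mathcal D. \tag{13}$$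

*What the limit may look like.* The function $e^\tau+2x$ has vanishing Hessian determinant and satisfies (10) and (11) with $g(x)=2x$ (one has $c_3<2$). It violates (12), since $V-g=e^\tau$ does not decay as $x\to-\infty$. So (12) must enter, and the next section shows that with it no $V$ at all is left.

## Rays in the contact sets of a degenerate convex function

Let $P\in\mathcal D$, and let $l$ be an affine support function of $V$ at $P$: $l\le V$ on $\mathcal D$, $l(P)=V(P)$. The *contact set* is $\Sigma=\{y\in\mathcal D:V(y)=l(y)\}$. It is convex, since $V-l\ge0$ is convex, and relatively closed in $\mathcal D$. Let $\overline\Sigma$ be its closure in $\mathbb R^2$; then $\overline\Sigma\cap\mathcal D=\Sigma$. *Example:* for $e^\tau+2x$ the support function at $(\tau_0,x_0)$ is $e^{\tau_0}(1+\tau-\tau_0)+2x$, and $\Sigma$ is the vertical half-line $\{\tau=\tau_0,\ x<-\frac12e^{\tau_0}\}$.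

**Step A8: $\overline\Sigma$ has no extreme point in $\mathcal D$.** An extreme point is one that is not a convex combination of other points of the set. The purpose of this step is to turn (13) into geometry: at an interior extreme point one could cut off a small cap, and the gradient image would have positive area.

Suppose $Q\in\mathcal D$ is an extreme point of $\overline\Sigma$. Let $B'=B(Q,\rho)$ with $\overline{B'}\subset\mathcal D$. The set $\Sigma\cap\partial B'$ is compact, so its convex hull is compact. The hull does not contain $Q$, because $Q$ is extreme and not in $\partial B'$. So the two are strictly separated: there are an affine $m$ and $\eta>0$ with $m(Q)=0$ and $m\le-2\eta$ on $\Sigma\cap\partial B'$ (if this set is empty take $m\equiv0$, $\eta=1$). The compact set $\partial B'\cap\{m\ge-\eta\}$ does not meet $\Sigma$, so $V-l\ge\kappa_0>0$ there.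

For small $\varepsilon>0$ we have $V-l-\varepsilon(m+\eta)\ge0$ on $\partial B'$: where $m<-\eta$ because $V-l\ge0$, and where $m\ge-\eta$ as soon as $\varepsilon\sup_{B'}|m+\eta|\le\kappa_0$. At $Q$ the same function equals $-\varepsilon\eta$. Put $l''=l+\varepsilon(m+\eta)-\frac{\varepsilon\eta}2$. Then $V-l''\ge\frac{\varepsilon\eta}2$ on $\partial B'$ and $=-\frac{\varepsilon\eta}2$ at $Q$, so for large $j$
$$V_j-l''\ge\tfrac{\varepsilon\eta}4\ \text{ on }\partial B',\qquad V_j-l''\le-\tfrac{\varepsilon\eta}4\ \text{ at }Q.$$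
If $|\xi|<\frac{\varepsilon\eta}{8\rho}$, the function $V_j-l''-\xi\cdot(y-Q)$ is positive on $\partial B'$ and negative at $Q$, so it has an interior minimum in $B'$, where $\nabla V_j=\nabla l''+\xi$. So $\nabla V_j(B')$ contains a disc of radius $\frac{\varepsilon\eta}{8\rho}$, and
$$\pi\Big(\frac{\varepsilon\eta}{8\rho}\Big)^2\le|\nabla V_j(B')|\le\int_{B'}\det D^2V_j\to0$$
by (13), a contradiction.

**Step A9: $\Sigma$ contains a ray from $P$.** Suppose $\overline\Sigma$ were bounded. A compact convex set is the convex hull of its extreme points (a special case of Rockafellar, *Convex Analysis*, Thm 18.5), so $P$ would be a convex combination of extreme points. By Step A8 these lie on $\partial\mathcal D$. At such a point $E=\lim y_k$ with $y_k\in\Sigma$ we have $l(E)=\lim V(y_k)=0$. So $V(P)=l(P)=0$, contradicting (10).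

Hence $\overline\Sigma$ is unbounded. Take $y_k\in\overline\Sigma$ with $|y_k-P|\to\infty$ and, after passing to a subsequence, $(y_k-P)/|y_k-P|\to\varpi\neq0$. For each $t\ge0$ the points $P+t(y_k-P)/|y_k-P|$ eventually lie in $\overline\Sigma$, so $P+t\varpi\in\overline\Sigma\subset\overline{\mathcal D}=\{e^\tau+2x\le0\}$. Along the ray the $\tau$-component cannot increase, because the exponential would beat the linear term, and then the $x$-component cannot increase either. So $\varpi=(-\alpha,-\beta)$ with $\alpha,\beta\ge0$, not both $0$. As $e^\tau+2x$ does not increase along the ray, the ray stays in $\mathcal D$, hence in $\Sigma$. Therefore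
$$A(t):=V(P+t\varpi)=l(P+t\varpi)\quad\text{is affine in }t\ge0.$$

**Step A10: $V$ does not depend on $\tau$, and the contradiction.** Write $P=(\tau_0,x_0)$ and $\gamma(t)=g(x_0-\beta t)$, a convex function. Since $g\le V$, $\gamma-A$ is convex and $\le0$. It tends to $0$ as $t\to\infty$:

* if $\alpha>0$, by (11), since $V-g\le\sqrt5\,e^{\tau_0-\alpha t}$ on the ray;
* if $\alpha=0$, then $\beta>0$, and (12) applies with $x=x_0-\beta t\to-\infty$.

A convex function on $[0,\infty)$ that tends to $0$ is nonincreasing, hence $\ge0$. So $\gamma\equiv A$, and at $t=0$: $V(P)=g(x_0)$.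

As $P$ was arbitrary, $V(\tau,x)=g(x)$ on $\mathcal D$. Let $\tau\uparrow\log(-2x)$: the point reaches $\partial\mathcal D$, where $V\to0$. So $g(x)=0$, contradicting $g(x)\le c_3x<0$. This proves Theorem A. $\blacksquare$

For $V=e^\tau+2x$ the rays are vertical, $\alpha=0$, and $\gamma-A\equiv-e^{\tau_0}$. The case $\alpha=0$ is exactly where (12), and so the assumed bound (9), is needed.

## Ball averages $M(x,r)$ and holomorphic families of balls

We turn to Theorem B. The pointwise maximum principle stopped at third derivatives, so we replace the Hessian by an average of $u$ over balls of radius $r$ and treat $r$ as a further variable of the maximum problem.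

**Notation.** $d=2n$; $\omega=|S^{d-1}|$; $q:=-u$; $h=\log f$, with $|h|\le N$ and $|Dh|,|D^2h|\le C_nN$; $A(x)=(u_{z_j\bar z_k}(x))$, which is positive definite since $\det A=f>0$; $\Delta u=4\operatorname{tr}A>0$; $\partial u=(u_{z_j})$, so $|\partial u|\le G/2$. By the strong maximum principle $q>0$ in $\Omega$. Going to the nearest boundary point along a segment gives $\operatorname{dist}(x,\partial\Omega)\ge q(x)/G$. The ball example with $\epsilon=e^{-N/n}$ and radii $R'\uparrow q(x)/G$ gives $q(x)\ge e^{-N/n}q(x)^2/G^2$, that is,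
$$q\le\bar q:=G^2e^{N/n}. \tag{14}$$

**Definition.** Let $d\mu=\frac2\omega|\zeta|^{2-d}d\zeta$ on the unit ball of $\mathbb C^n$, a probability measure with radial law $2\rho\,d\rho$. For $\overline B(x,r)\subset\Omega$ put
$$M(x,r)=\int\big(u(x+r\zeta)-u(x)\big)\,d\mu(\zeta),\qquad\sigma=\log r,\quad M_\sigma=r\,\partial_rM.$$
Since $u$ is strictly subharmonic and $|Du|\le G$, $0<M\le Gr$.

*Examples.* For $u=\sum\lambda_j|z_j|^2$ we get $M=\frac{r^2}{2n}\sum\lambda_j$ and $M_\sigma/M=2$. The same average of $|z_1|$ at a point with $z_1=0$ is a constant times $r$, with $M_\sigma/M=1$. So $M_\sigma/M$ is a growth exponent, and a value near $2$ indicates bounded second derivatives.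

**Kernel formulas.** The spherical mean $S(R)$ of $u$ about $x$ satisfies $S'(R)=\omega^{-1}R^{1-d}\int_{B_R}\Delta u(x+y)\,dy$, whence
$$S(R)-u(x)=\int_{B_R}\Delta u(x+y)\,\frac{|y|^{2-d}-R^{2-d}}{(d-2)\omega}\,dy.$$
As $M=\int_0^1(S(r\rho)-u(x))2\rho\,d\rho$ and $M_\sigma=\int_0^1r\rho S'(r\rho)\,2\rho\,d\rho$, putting $R=r\rho$, $y=r\zeta$ gives
$$M=r^2\!\int\Delta u(x+r\zeta)\,k(\zeta)\,d\zeta,\qquad M_\sigma=r^2\!\int\Delta u(x+r\zeta)\,\kappa_\mu(\zeta)\,d\zeta, \tag{15}$$
$$k(\zeta)=\int_{|\zeta|}^1\frac{|\zeta|^{2-d}-\rho^{2-d}}{(d-2)\omega}\,2\rho\,d\rho,\qquad\kappa_\mu(\zeta)=\frac2\omega\int_{|\zeta|}^1\rho^{3-d}\,d\rho.$$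
Here $0\le k,\kappa_\mu\le C_n|\zeta|^{2-d}$; for $\kappa_\mu$ use $\rho^{3-d}\le|\zeta|^{2-d}\rho$. If $|\zeta|\le\frac12$, restricting to $\rho\in[\frac34,1]$, where $|\zeta|/\rho\le\frac23$, gives $k\ge c_n|\zeta|^{2-d}$. Testing on $|\zeta|^2$, for which $\Delta=2d$, $M=r^2/2$, $M_\sigma=r^2$,
$$k_0:=\int k\,d\zeta=\frac1{4d},\qquad\int\kappa_\mu\,d\zeta=2k_0.$$

**A holomorphic family of balls.** Let $\ell$ be a complex linear form on $\mathbb C^n$ with $r|\ell|\le\frac14$, and put
$$T_\zeta(y)=y+re^{\ell(y-x_0)}\zeta,\qquad v(y)=\int u(T_\zeta(y))\,d\mu(\zeta)\quad\text{near }x_0.$$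
Each $T_\zeta$ is holomorphic in $y$. Since $\mu$ is $\mathrm U(n)$-invariant, the phase $e^{\sqrt{-1}\operatorname{Im}\ell}$ does not matter, and
$$v(y)-u(y)=M\big(y,\,re^{\operatorname{Re}\ell(y-x_0)}\big). \tag{16}$$
So the radius may vary with $y$, with any prescribed logarithmic gradient at $x_0$, while $v$ remains an average of holomorphic pullbacks of $u$. Put $A=A(x_0)$ and
$$B=(v_{j\bar k}(x_0))=\int A_\zeta\,d\mu,\qquad A_\zeta=DT_\zeta^*\,A(x_0+r\zeta)\,DT_\zeta,$$
the pulled-back Hermitian form, where at $y=x_0$: $DT_\zeta=I+r\zeta\otimes\ell$ and $\det DT_\zeta=1+r\ell(\zeta)$.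

## If averaging hardly raises the Hessian, then $M$ grows like $r^2$

**Lemma 1.** There are $c_*,C_*>0$ depending on $n,N$, with $c_*\le\frac14$, such that for $r\le1$, $r|\ell|\le\frac14$:

(a) $\det B\ge c_*$.

(b) If $B\le(1+e)A$ with $0\le e\le1$, and $\eta_0:=\sqrt e+r+r|\ell|\le c_*$, then $M_\sigma/M\ge2-C_*\eta_0$ at $(x_0,r)$.

*Proof.* In this proof $C$ depends on $n,N$.

**Determinants: part (a).** Let $\Gamma(\zeta)=(\det A_\zeta/\det A)^{1/n}$. Then
$$n\log\Gamma=h(x_0+r\zeta)-h(x_0)+2\log|1+r\ell(\zeta)|.$$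
The last term is pluriharmonic in $\zeta$ and vanishes at $0$, so its $\mu$-mean is $0$. The linear Taylor term of $h$ also has mean $0$, and the remainder is at most $CNr^2$ with $C=C(n)$. By Jensen,
$$\int\Gamma\,d\mu\ge e^{-CNr^2}\ge1-CNr^2. \tag{17}$$
Since $\det^{1/n}$ is concave and homogeneous on positive Hermitian matrices, $(\det B)^{1/n}\ge(\det A)^{1/n}\int\Gamma\,d\mu\ge e^{-N/n}e^{-CN}$, which is (a).

**Equality in AM–GM: the relative eigenvalues are close to each other.** Let $\nu_i(\zeta)$ be the eigenvalues of $A^{-1/2}A_\zeta A^{-1/2}$. Their geometric mean is $\Gamma$, and $\int\frac1n\sum\nu_i\,d\mu=\frac1n\operatorname{tr}(A^{-1}B)\le1+e$. With (17), $\int\big(\frac1n\sum\nu_i-\Gamma\big)d\mu\le e+CNr^2$. Moreover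
$$\sum\nu_i-n\Gamma\ge(\sqrt{\nu_{\max}}-\sqrt{\nu_{\min}})^2.$$
To see this, write $\nu_{\max}+\nu_{\min}=(\sqrt{\nu_{\max}}-\sqrt{\nu_{\min}})^2+2\sqrt{\nu_{\max}\nu_{\min}}$ and apply AM–GM to the other $n-2$ eigenvalues together with two copies of $\sqrt{\nu_{\max}\nu_{\min}}$, whose product is again $\Gamma^n$.

**Passing to the trace.** Let $\chi=\operatorname{tr}A_\zeta/\operatorname{tr}A$. As $\nu_{\min}A\le A_\zeta\le\nu_{\max}A$, both $\chi$ and $\Gamma$ lie in $[\nu_{\min},\nu_{\max}]$, so $\int(\sqrt\chi-\sqrt\Gamma)^2d\mu\le n(e+CNr^2)$. Directly from its formula, $|\log\Gamma|\le C(r+r|\ell|)$. Hence $\|\sqrt\chi-1\|_{L^2(\mu)}\le C\eta_0$.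

**Passing to $\Delta u$.** Let $\psi(\zeta)=\Delta u(x_0+r\zeta)/\Delta u(x_0)$. From $\|DT_\zeta\|\le1+r|\ell|$ and $\|DT_\zeta^{-1}\|\le(1-r|\ell|)^{-1}$,
$$(1-r|\ell|)\sqrt\psi\le\sqrt\chi\le(1+r|\ell|)\sqrt\psi,\qquad\text{so}\quad|\sqrt\psi-\sqrt\chi|\le2r|\ell|\sqrt\chi.$$
Hence $\|\sqrt\psi-1\|_{L^2(\mu)}\le C\eta_0$, and by Cauchy–Schwarz
$$\int|\psi-1|\,d\mu\le\|\sqrt\psi-1\|_{L^2(\mu)}\,\|\sqrt\psi+1\|_{L^2(\mu)}\le C\eta_0.$$

**The growth exponent.** Since $k,\kappa_\mu\le C|\zeta|^{2-d}$, (15) shows that $M$ and $M_\sigma$ differ from $k_0r^2\Delta u(x_0)$ and $2k_0r^2\Delta u(x_0)$ by at most $C\eta_0r^2\Delta u(x_0)$. So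
$$\frac{M_\sigma}M\ge\frac{2k_0-C\eta_0}{k_0+C\eta_0}=2-\frac{3C\eta_0}{k_0+C\eta_0}\ge2-C_*\eta_0.\qquad\square$$

## The inequality for $B$ at a maximum of $\log M-W$

**Lemma 2.** Let $W(x,\sigma)$ be $C^2$ with $W_\sigma>0$, and suppose $H=\log M(x,r)-W(x,\log r)$ has a local maximum, interior in $(x,r)$, at $(x_0,r)$. Then $M_\sigma/M=W_\sigma$ there. With $\ell_j=-2W_{z_j}/W_\sigma$ and $\widetilde W(y)=W(y,\log r+\operatorname{Re}\ell(y-x_0))$, if $r|\ell|\le\frac14$ then
$$B\le A+M(x_0,r)\,\big(\widetilde W_{j\bar k}(x_0)\big).$$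

*Proof.* The first claim is $\partial_\sigma H=0$. By (16) and maximality, near $x_0$
$$v(y)-u(y)=M\big(y,re^{\operatorname{Re}\ell(y-x_0)}\big)\le M(x_0,r)\,e^{\widetilde W(y)-\widetilde W(x_0)},$$
with equality at $x_0$. Comparing complex Hessians at $x_0$ gives $B-A\le M\,(\widetilde W_{j\bar k}+\widetilde W_j\widetilde W_{\bar k})$. Since $\partial_{z_j}\operatorname{Re}\ell=\frac12\ell_j$, we have $\widetilde W_{z_j}(x_0)=W_{z_j}+\frac12W_\sigma\ell_j=0$. $\square$

With $\ell=0$ one would be left with the extra term $MW_jW_{\bar k}$, which is not bounded by a small multiple of $A$ when $A$ has a small eigenvalue in that direction. The varying radius removes it. The price is read off from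
$$\widetilde W_{j\bar k}=W_{j\bar k}+\tfrac12\big(W_{\sigma j}\bar\ell_k+\ell_jW_{\sigma\bar k}\big)+\tfrac14W_{\sigma\sigma}\ell_j\bar\ell_k. \tag{18}$$

The strategy: at a maximum, Lemma 2 should give $B\le(1+e)A$ with small $e$; then Lemma 1(b) says that $M_\sigma/M$ is almost $2$; but $M_\sigma/M=W_\sigma$ is by design a little less than $2$. So the maximum can occur only at $r\ge c$, where everything is bounded because $M\le Gr$.

**The induction.** For $T>0$ let $(\Pi_T)$ be the statement: *$\Delta u\le C$ on $\{q\ge T\}$ with $C=C(n,G,N,T)$.* By (14), $(\Pi_T)$ is vacuous for $T=2\bar q$. We show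
$$(\Pi_T)\ \Longrightarrow\ (\Pi_{\frac{n-1}nT}). \tag{19}$$
Below, $C,c>0$ depend only on $n,G,N,T$ and may change from line to line. Put $\theta=2-\frac2n$.

*Why two stages are needed.* To bound $\Delta u$ one would take $W=2\sigma-a\log(q-\text{const})$ plus a small correction. Its Hessian contains $\frac a{q'^2}u_ju_{\bar k}$ with $q'=q-\text{const}$, so Lemma 2 leaves an error of size $M/q'^2$ times the identity. To absorb it into $B$ we need the least eigenvalue of $B$; knowing $\det B\ge c$ and $\operatorname{tr}B\lesssim M/r^2$, that is about $(M/r^2)^{-(n-1)}$. So $M\cdot(M/r^2)^{n-1}$ must be small, i.e. $M\ll r^{2-2/n}=r^\theta$. The Lipschitz bound $M\le Gr$ gives only $M^n/r^{2n-2}\le G^nr^{2-n}$, which does not tend to $0$ for any $n\ge2$. The first stage therefore raises the exponent of $M$ above $\theta$, with a $W$ chosen so that no such error appears.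

## Stage one: raising the growth exponent above $2-\frac2n$

**Step B1: the constants and the variable exponent.** Fix $b_0$ with $\frac{n-2}{n-1}<b_0<\frac{n-1}n$ depending only on $n$; this is possible because $n(n-2)<(n-1)^2$. Let $\lambda=\lambda(n)\in(0,\min(b_0,\frac14))$ be small, to be fixed in a moment, and put $t=\lambda T$, $T_1=(1+\lambda)T$, $r_0=\min(\frac12,\frac{\lambda T}{4G})$,
$$\frac1{\alpha(x)}=1-\kappa\,(q(x)-t),\qquad\kappa=\frac{\frac12-\lambda}T.$$
On $\{t\le q\le T_1\}$, $q-t$ runs from $0$ to $T$, so $1\le\alpha\le\frac2{1+2\lambda}<2$, and $\alpha$ increases with $q$. At $q=b_0T$, $\frac1\alpha=1-(\frac12-\lambda)(b_0-\lambda)$. As $\lambda\to0$ this tends to $1-\frac{b_0}2$, which is $<\frac n{2(n-1)}=\frac1\theta$ precisely because $b_0>\frac{n-2}{n-1}$. So we may fix $\lambda(n)$ and $\epsilon=\epsilon(n)>0$ with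
$$\theta+\epsilon\le\alpha<2\quad\text{on }\{b_0T\le q\le T_1\}.$$
If $q(x)\ge t$ and $r\le r_0$, then $\operatorname{dist}(x,\partial\Omega)\ge\lambda T/G>r$, so $M(x,r)$ is defined.

**Step B2: claim that $M(x,r)\le Cr^{\alpha(x)}$ for $t\le q(x)\le T_1$, $0<r\le r_0$.** If the set is empty there is nothing to prove. Let $H=\log M-\alpha(x)\sigma$. For the given $u$, $M\le C_ur^2$ over the compact set $\{t\le q\le T_1\}$, and $\alpha\le\frac2{1+2\lambda}<2$, so $H\to-\infty$ uniformly as $r\to0$. So $H$ has a maximum point $(x_0,r)$. We show $H(x_0,r)\le C$ in each case.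

* If $q(x_0)=t$, then $\alpha=1$ and $H\le\log G$, by $M\le Gr$.
* If $q(x_0)=T_1$, then $q\ge T_1-Gr\ge T$ on $\overline B(x_0,r)$, and $(\Pi_T)$ with (15) gives $M\le Cr^2$, so $H\le C+(2-\alpha)\log r\le C$.
* If $r=r_0$, or more generally $r\ge c$, then $H\le\log G+(\alpha-1)|\log r|\le C$.
* Otherwise the maximum is interior, and we use Lemma 2 with $W=\alpha\sigma$. Here $W_\sigma=\alpha$ and $\ell_j=-2\sigma\alpha_j/\alpha$. Since $\alpha_j=\alpha^2\kappa q_j$, $|\ell|\le C|\sigma|$, so if $r|\ell|>\frac14$ then $r\ge c$ and $H\le C$. Suppose $r|\ell|\le\frac14$. By (18), with $W_{\sigma j}=\alpha_j$ and $W_{\sigma\sigma}=0$,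
$$\widetilde W_{j\bar k}=\sigma\alpha_{j\bar k}+\tfrac12(\alpha_j\bar\ell_k+\ell_j\alpha_{\bar k})=\sigma\Big(\alpha_{j\bar k}-\frac{2\alpha_j\alpha_{\bar k}}\alpha\Big)=-\sigma\alpha^2\Big(\frac1\alpha\Big)_{j\bar k}=\sigma\alpha^2\kappa\,q_{j\bar k}=|\sigma|\alpha^2\kappa\,u_{j\bar k}.$$
This is why $1/\alpha$ was taken affine in $q$: the gradient terms combine, and what is left is a multiple of $A$ itself. So $B\le(1+e)A$ with $e=M|\sigma|\alpha^2\kappa\le Cr|\log r|$, and $\eta_0=\sqrt e+r+r|\ell|\le Cr^{1/3}$. Unless $r\ge c$, we have $e\le1$ and $\eta_0\le c_*$, and Lemma 1(b) gives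
$$\frac2{1+2\lambda}\ge\alpha=\frac{M_\sigma}M\ge2-Cr^{1/3},$$
which forces $r\ge c$. So $r\ge c$ in any case, and $H\le C$.

**Step B3: the improved growth.** For $q(x)\ge T_1$ and $r\le r_0$ the ball $\overline B(x,r)$ lies in $\{q\ge T\}$, so $M\le Cr^2$ by $(\Pi_T)$. With Step B2 and $\alpha\ge\theta+\epsilon$ on $\{b_0T\le q\le T_1\}$,
$$M(x,r)\le Cr^{\theta+\epsilon}\qquad\text{for }q(x)\ge b_0T,\ 0<r\le r_0. \tag{20}$$

## Stage two: the Hessian bound and the descent in $T$

**Step B4: the function to be maximized.** Let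
$$q'=q-b_0T,\quad\gamma=\frac{n\epsilon}8,\quad\nu=\min\Big(\frac38,\frac{3n\epsilon}8\Big),\quad\beta=\frac\nu2,\quad a=\frac2\gamma.$$
Since $\theta+\epsilon<2$, $n\epsilon<2$ and $\gamma\le\frac14$; also $\beta<1$. On $\{q'>0\}\times(0,r_0]$ (if nonempty) consider
$$H=\log\frac{M(x,r)}{r^2}+r^\beta+a\log q'=\log M-W,\qquad W=2\sigma-e^{\beta\sigma}-a\log q'.$$
The term $r^\beta$ pushes the maximum away from $r=0$, as follows. Since $u\in C^4$ and $k$ is radial, $M/r^2=k_0\Delta u(x)+O_u(r^2)$ uniformly on the compact set $\{q\ge b_0T\}$, where $\Delta u$ has a positive lower bound depending on $u$. So $H$ extends continuously to $r=0$, tends to $-\infty$ as $q'\to0$, and attains its supremum at some $(x_0,r)$ with $0\le r\le r_0$. For small $r'>0$, $H(x_0,r')-H(x_0,0)=r'^\beta+O_u(r'^2)>0$ because $\beta<1$. So $r>0$.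

We claim $H(x_0,r)\le C$. If $r\ge c$ this is clear, since $M/r^2\le G/r$, $r^\beta\le1$ and $q'\le\bar q$. If $q'(x_0)<r^\gamma$, then by (20)
$$H\le C+(2-\theta-\epsilon)|\log r|-a\gamma|\log r|\le C,$$
because $a\gamma=2$. So from now on assume $q'(x_0)\ge r^\gamma$ and $r<\frac{r_0}2$; the maximum is interior.

**Step B5: the inequality for $B$.** Here $W_\sigma=2-\beta r^\beta\in[1,2]$, $W_{\sigma z_j}=0$, $W_{\sigma\sigma}=-\beta^2r^\beta\le0$, and $\ell_j=2aq_{z_j}/(q'W_\sigma)$. So $|\ell|\le aG/q'$ and $r|\ell|\le Cr^{1-\gamma}$; if $r|\ell|>\frac14$ then $r\ge c$. Otherwise (18) gives, as Hermitian forms,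
$$\widetilde W_{j\bar k}\le W_{j\bar k}=\frac a{q'}u_{j\bar k}+\frac a{q'^2}u_ju_{\bar k},$$
and Lemma 2, with $|\partial u|\le G/2$, gives
$$B\le\Big(1+\frac{aM}{q'}\Big)A+\frac{aM}{q'^2}\,\partial u\otimes\overline{\partial u}\le(1+\varepsilon_1)A+\varepsilon_2I,\qquad\varepsilon_1=\frac{aM}{q'}\le Cr^{1-\gamma},\quad\varepsilon_2=\frac{aMG^2}{4q'^2}. \tag{21}$$

**Step B6: a lower bound for $B$, to absorb $\varepsilon_2I$.** Maximality compared with $(x_0,2r)$, where $2r<r_0$, gives $M(x_0,2r)\le4M(x_0,r)e^{r^\beta-(2r)^\beta}\le4M(x_0,r)$. Since $\|DT_\zeta\|\le\frac54$, and $k\ge c_n|\zeta|^{2-d}$ for $|\zeta|\le\frac12$ (used at radius $2r$, after the substitution $\zeta\mapsto\zeta/2$),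
$$\operatorname{tr}B\le C\int_{|\zeta|\le1}\Delta u(x_0+r\zeta)\,|\zeta|^{2-d}\,d\zeta\le C\,\frac{M(x_0,2r)}{r^2}\le C\,\frac M{r^2}.$$
With Lemma 1(a), the least eigenvalue of $B$ satisfies
$$\Lambda_{\min}(B)\ge\frac{\det B}{(\operatorname{tr}B)^{n-1}}\ge c\Big(\frac M{r^2}\Big)^{-(n-1)}.$$
Hence $\varepsilon_2I\le\varepsilon_3B$ where, by (20), $n\theta=2n-2$, and $q'\ge r^\gamma$,
$$\varepsilon_3\le\frac C{q'^2}\,\frac{M^n}{r^{2n-2}}\le C\,\frac{r^{n\epsilon}}{q'^2}\le Cr^{n\epsilon-2\gamma}=Cr^{3n\epsilon/4}.$$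

**Step B7: the maximum sits at $r\ge c$.** If $\varepsilon_3>\frac12$ or $2(\varepsilon_1+\varepsilon_3)>1$, then $r\ge c$. Otherwise (21) becomes $(1-\varepsilon_3)B\le(1+\varepsilon_1)A$, and since $\frac{1+\varepsilon_1}{1-\varepsilon_3}=1+\frac{\varepsilon_1+\varepsilon_3}{1-\varepsilon_3}$, we get $B\le(1+e)A$ with $e=2(\varepsilon_1+\varepsilon_3)\le1$. Then
$$\eta_0\le C\big(r^{(1-\gamma)/2}+r^{3n\epsilon/8}+r+r^{1-\gamma}\big)\le Cr^\nu,$$
as $\gamma\le\frac14$ makes $\frac{1-\gamma}2\ge\frac38$. Unless $r\ge c$, we have $\eta_0\le c_*$, and Lemma 1(b) with the first part of Lemma 2 gives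
$$2-\beta r^\beta=\frac{M_\sigma}M\ge2-Cr^\nu,\qquad\text{i.e.}\quad\beta r^{\nu/2}\le Cr^\nu,$$
so $r\ge c$. In all cases $H(x_0,r)\le C$.

**Step B8: descent in $T$.** Since $H\le C$ everywhere, letting $r\to0$ gives
$$k_0\,\Delta u(x)\,(q(x)-b_0T)^a\le C\qquad\text{on }\{q>b_0T\}.$$
On $\{q\ge\frac{n-1}nT\}$ we have $q-b_0T\ge(\frac{n-1}n-b_0)T>0$, so $\Delta u\le C$ there. This is $(\Pi_{\frac{n-1}nT})$, and (19) is proved.

Starting from $T=2\bar q$ and iterating (19) finitely many times we reach a level $T\le|u(x)|$, for any given value $|u(x)|>0$; the number of steps depends only on $n,G,N$ and $|u(x)|$. Finally $|(u_{j\bar k})|\le\operatorname{tr}A=\frac14\Delta u$. This proves Theorem B. $\blacksquare$
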